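\title{The Phragm\'en--Lindel\"of indicator of moment problems with polynomial birth-and-death rates}

\begin{abstract}
Valent conjectured the order, the type and the Phragm\'en--Lindel\"of indicator of the moment problems attached to birth-and-death rates that are polynomials of degree $p$ in $n$. We prove the formula for the indicator, $h(\theta)=\tau\cos((\theta-\pi)/p)$ with $\tau=\int_0^1(1-u^p)^{-2/p}\,du$. The zeros of the Nevanlinna function $\mathcal D$ lie on $[0,\infty)$, so the indicator is determined once $s^{-1/p}\log|\mathcal D(-s)|$ is shown to have a limit as $s\to\infty$. On the negative axis the three-term recurrence is positive, and we compute this limit from a Riccati recursion. The proof also yields the order and the type, applies to rates with $\lambda_n\sim an^\gamma$ and $n(1-\mu_n/\lambda_n)\to\alpha$ for $3-\gamma<\alpha<\gamma-1$, and shows that for polynomial rates the three formulas hold whenever the Hamburger problem is indeterminate.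
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $\lambda_n>0$ and $\mu_{n+1}>0$ for $n\ge0$, and let $\mu_0\ge0$. These \emph{birth-and-death rates} define polynomials $Q_n$ of degree $n$ by $Q_{-1}=0$, $Q_0=1$ and
\begin{equation}\label{eq:Q}
-xQ_n(x)=\mu_nQ_{n-1}(x)-(\lambda_n+\mu_n)Q_n(x)+\lambda_nQ_{n+1}(x),\qquad n\ge0 .
\end{equation}
Put $\pi_0=1$ and $\pi_n=\lambda_0\cdots\lambda_{n-1}/(\mu_1\cdots\mu_n)$, so that $\mu_n\pi_n=\lambda_{n-1}\pi_{n-1}$ for $n\ge1$. Multiplying \eqref{eq:Q} by $(-1)^{n+1}\sqrt{\pi_n}$ shows that $P_n=(-1)^n\sqrt{\pi_n}\,Q_n$ satisfies the symmetric recurrence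
\begin{equation}\label{eq:P}
xP_n=\sqrt{\lambda_n\mu_{n+1}}\,P_{n+1}+(\lambda_n+\mu_n)P_n+\sqrt{\lambda_{n-1}\mu_n}\,P_{n-1}
\end{equation}
(without the last term for $n=0$). Hence the $P_n$ are orthonormal with respect to at least one probability measure on $\mathbb R$ \cite{Akhiezer}. The \emph{Hamburger moment problem} asks for all such measures, the \emph{Stieltjes moment problem} for those carried by $[0,\infty)$. Each problem is \emph{indeterminate} if it has more than one solution and \emph{determinate} otherwise; if the Stieltjes problem is indeterminate, so is the Hamburger problem.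

Let $\tilde P_n$ be the polynomials of the second kind, that is, the solution of \eqref{eq:P} for $n\ge1$ with $\tilde P_0=0$ and $\tilde P_1=(\lambda_0\mu_1)^{-1/2}$. When the Hamburger problem is indeterminate, the series
\begin{align*}
\mathcal A(z)&=z\sum_{n\ge0}\tilde P_n(0)\tilde P_n(z), & \mathcal B(z)&=-1+z\sum_{n\ge0}\tilde P_n(0)P_n(z),\\
\mathcal C(z)&=1+z\sum_{n\ge0}P_n(0)\tilde P_n(z), & \mathcal D(z)&=z\sum_{n\ge0}P_n(0)P_n(z)
\end{align*}
converge locally uniformly in $\mathbb C$. These four entire functions form the \emph{Nevanlinna matrix}. It parametrizes all solutions, and the zeros of its entries carry the mass of the extremal ones (Section~\ref{sec:indet}), so the growth of the entries measures how densely these solutions spread their mass. For an entire function $f$ with $M(r)=\max_{|z|=r}|f(z)|$, growth is recorded by the order $\rho$, the type $\tau$ and, direction by direction, the Phragm\'en--Lindel\"of indicator $h$: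
\[
\rho=\limsup_{r\to\infty}\frac{\log\log M(r)}{\log r},\qquad
\tau=\limsup_{r\to\infty}\frac{\log M(r)}{r^\rho},\qquad
h(\theta)=\limsup_{r\to\infty}\frac{\log|f(re^{i\theta})|}{r^\rho},
\]
with $0\le\theta\le2\pi$. For every indeterminate Hamburger problem the functions $\mathcal A,\mathcal B,\mathcal C,\mathcal D$ have the same order, the same type and the same indicator \cite{BergPedersen}; these are called the order, type and indicator of the moment problem.

Now let $p\ge1$ be an integer and consider the polynomial rates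
\begin{equation}\label{eq:poly}
\lambda_n=\prod_{i=1}^p(pn+e_i),\qquad \mu_n=\prod_{i=1}^p(pn+d_i),\qquad n\ge0,
\end{equation}
where $0<e_1\le\dots\le e_p$, $-p<d_1\le\dots\le d_p$ and $d_1\cdots d_p\ge0$. Put $E=e_1+\dots+e_p$ and $D=d_1+\dots+d_p$. Valent \cite{Valent} conjectured that under the condition
\begin{equation}\label{eq:valent}
1<\frac{E-D}{p}<p-1,
\end{equation}
which forces $p\ge3$, the Stieltjes problem is indeterminate and
\begin{equation}\label{eq:conj}
\rho=\frac1p,\qquad \tau=\int_0^1\frac{du}{(1-u^p)^{2/p}},\qquad h(\theta)=\tau\cos\frac{\theta-\pi}{p}\quad(0\le\theta\le2\pi).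
\end{equation}
The three quantities depend on the degree $p$ alone, not on the $e_i$ and $d_i$. Under \eqref{eq:valent}, the indeterminacy in the sense of Stieltjes is due to Valent, the order to Romanov \cite{Romanov} and to Berg and Szwarc \cite{BergSzwarc}, and the type to Bochkov \cite{Bochkov}. The remaining part of the conjecture is the indicator.

\begin{theorem}\label{thm:valent}
For all rates \eqref{eq:poly} satisfying \eqref{eq:valent},
\[
h(\theta)=\tau\cos\frac{\theta-\pi}{p}\quad(0\le\theta\le2\pi),\qquad \tau=\int_0^1\frac{du}{(1-u^p)^{2/p}} .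
\]
\end{theorem}

The proof does not use the known values of the order and the type; it reproves them. It uses only two asymptotic properties of the rates.

\medskip
\noindent\textbf{Hypothesis (H).} \emph{$\lambda_n>0$ and $\mu_{n+1}>0$ for $n\ge0$, $\mu_0\ge0$, and there are real numbers $\gamma>2$, $a>0$ and $\alpha$ such that $\lambda_n/(an^\gamma)\to1$ and $n(1-\mu_n/\lambda_n)\to\alpha$.}
\medskip

Let $\mathrm B(x,y)=\Gamma(x)\Gamma(y)/\Gamma(x+y)$ be the beta function. N-extremal solutions are defined in Section~\ref{sec:indet}.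

\begin{theorem}\label{thm:general}
Assume \textup{(H)} and $3-\gamma<\alpha<\gamma-1$. Then the Hamburger moment problem is indeterminate. With $\rho=1/\gamma$ and
\[
L=a^{-1/\gamma}\,\mathrm B\Big(\frac1\gamma,1-\frac2\gamma\Big)=a^{-1/\gamma}\,\gamma\int_0^1\frac{du}{(1-u^\gamma)^{2/\gamma}}
\]
the following hold.
\begin{enumerate}
\item[\textup{(i)}] The order is $\rho$, the type is $L$, and the indicator is $h(\theta)=L\cos(\rho(\theta-\pi))$ for $0\le\theta\le2\pi$.
\item[\textup{(ii)}] $r^{-\rho}\log|\mathcal D(re^{i\theta})|\to L\cos(\rho(\theta-\pi))$ as $r\to\infty$, uniformly on compact subsets of $0<\theta<2\pi$. The same limit holds for $\mathcal A,\mathcal B,\mathcal C$, uniformly on compact subsets of $(0,\pi)\cup(\pi,2\pi)$.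
\item[\textup{(iii)}] For every N-extremal solution, the number of mass points in $(-\infty,r]$ is asymptotic to $\pi^{-1}L\sin(\pi\rho)\,r^\rho$ as $r\to\infty$.
\end{enumerate}
If \textup{(H)} holds and $\alpha>\gamma-1$ or $\alpha<3-\gamma$, the Hamburger problem is determinate.
\end{theorem}

The two expressions for $L$ agree by the substitution $x=u^\gamma$. For the rates \eqref{eq:poly} we have $\lambda_n\sim p^pn^p$ and
\begin{equation}\label{eq:polyratio}
\frac{\mu_n}{\lambda_n}=\prod_{i=1}^p\frac{1+d_i/(pn)}{1+e_i/(pn)}=1-\frac{E-D}{pn}+O(n^{-2}),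
\end{equation}
so for $p\ge3$ they satisfy (H) with $\gamma=p$, $a=p^p$, $\alpha=(E-D)/p$, and then $L=\tau$. Condition \eqref{eq:valent} reads $1<\alpha<p-1$ and implies $3-p<\alpha<p-1$. Thus Theorem~\ref{thm:valent} is a special case of Theorem~\ref{thm:general}(i). For polynomial rates the endpoints of the range of $\alpha$ can be decided as well.

\begin{corollary}\label{cor:class}
For rates \eqref{eq:poly} with any $p\ge1$, the Hamburger problem is indeterminate if and only if $3-p<(E-D)/p<p-1$ \textup(so $p\ge3$\textup). In that case \eqref{eq:conj} holds.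
\end{corollary}

So \eqref{eq:conj} holds in every case in which a Nevanlinna matrix exists. This range strictly contains \eqref{eq:valent}: for $p\ge3$, the choice $e_i=1$, $d_i=\frac12$ gives $(E-D)/p=\frac12$.

Section~\ref{sec:ray} explains where the cosine comes from and why order and type do not imply it. Section~\ref{sec:indet} settles indeterminacy. Sections~\ref{sec:neg} and~\ref{sec:growth} contain the core of the proof, the existence and value of $\lim s^{-\rho}\log|\mathcal D(-s)|$, and Sections~\ref{sec:indicator} and~\ref{sec:rest} deduce (i)--(iii) from it.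

\section{Zeros on a ray}\label{sec:ray}

We shall see that all zeros of $\mathcal D$ lie on $[0,\infty)$. Then $\log|\mathcal D|$ is harmonic in $\mathbb C\setminus[0,\infty)$ and symmetric under conjugation. If it behaves like a homogeneous function of degree $\rho$, that function should be harmonic and symmetric too, and this leaves only the multiples of $\operatorname{Re}(-z)^\rho=r^\rho\cos(\rho(\theta-\pi))$. The first example shows this behavior for regularly spaced zeros; the second shows that it can fail.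

\begin{example}\label{ex:regular}
Let $f(z)=\prod_{k\ge1}(1-z/k^4)$. With $\zeta=r^{1/4}e^{i\theta/4}$, the product formula for the sine gives $f(re^{i\theta})=\sin(\pi\zeta)\sinh(\pi\zeta)/(\pi\zeta)^2$. Since $|\sin\pi\zeta|$ lies between $\sinh(\pi\operatorname{Im}\zeta)$ and $\cosh(\pi\operatorname{Im}\zeta)$, and $|\sinh\pi\zeta|$ between $\sinh(\pi\operatorname{Re}\zeta)$ and $\cosh(\pi\operatorname{Re}\zeta)$, we get for $0<\theta<2\pi$
\[
r^{-1/4}\log|f(re^{i\theta})|\to\pi\Big(\sin\frac\theta4+\cos\frac\theta4\Big)=\pi\sqrt2\,\cos\frac{\theta-\pi}4 .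
\]
On the ray $\theta=0$ the limit does not exist, but $|\sin(\pi r^{1/4})|\le1$ with equality along a sequence $r\to\infty$, so $h(0)=\pi=\pi\sqrt2\cos(\pi/4)$. The number of zeros in $[0,r]$ is asymptotic to $r^{1/4}$, which is $\pi^{-1}L\sin(\pi\rho)r^\rho$ for $\rho=\frac14$, $L=\pi\sqrt2$.
\end{example}

\begin{example}\label{ex:lacunary}
Let $m_k=2^{2^k}$, so $m_{k+1}=m_k^2$, and $f(z)=\prod_{k\ge1}(1-z/m_k^4)^{m_k}$. Let $\ell$ be the maximum of $t^{-1/4}\log(1+t)$ on $t>0$, attained at $t_*$. The derivative has the sign of $\frac t{1+t}-\frac14\log(1+t)$, which is at least $\frac t2-\frac t4>0$ on $(0,1]$, so $t_*\ge1$. The intervals $m_k^3\le r\le m_k^6$ cover all large $r$, and on such an interval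
\[
\sum_{j<k}m_j\log\Big(1+\frac r{m_j^4}\Big)\le2m_k^{1/2}\log(1+r)\le2r^{1/6}\log(1+r),\qquad \sum_{j>k}m_j\,\frac r{m_j^4}\le\frac{2r}{m_k^6}\le2 .
\]
Hence $\log M(r)=\log f(-r)=m_k\log(1+t)+o(r^{1/4})$ with $t=r/m_k^4$, and $r^{1/4}=m_kt^{1/4}$. So $f$ has order $\frac14$ and type $\ell=h(\pi)$. Now take $r=(t_*+2)m_k^4$ with $k$ large. The factors with $j<k$ have modulus at least $1$, and those with $j>k$ contribute at least $-4$ to $\log|f(r)|$ because $\log(1-x)\ge-2x$ for $0\le x\le\frac12$. Thus $\log|f(r)|\ge m_k\log(1+t_*)-4$ and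
\[
h(0)\ge\ell\Big(\frac{t_*}{t_*+2}\Big)^{1/4}\ge3^{-1/4}\ell>4^{-1/4}\ell=\ell\cos\frac\pi4 .
\]
\end{example}

In Example~\ref{ex:lacunary} all zeros are positive and order and type are known, yet the indicator is not a cosine. What fails is that $s^{-1/4}\log f(-s)$ has no limit: at $s=m_k^3$ it tends to $0$. The type is only an upper limit. Lemma~\ref{lem:product} below shows that a true limit on the negative axis does force the cosine, so this limit is what we have to find.

\section{Indeterminacy and the Nevanlinna matrix}\label{sec:indet}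

\subsection{Standard facts}
A \emph{Pick function} is an analytic function $\phi$ on $\operatorname{Im}z>0$ with $\operatorname{Im}\phi\ge0$. We use the following facts from the theory of the moment problem \cite{Akhiezer}.
\begin{enumerate}
\item[(F1)] (Hamburger's criterion.) The Hamburger problem is indeterminate if and only if $\sum_n\big(P_n(0)^2+\tilde P_n(0)^2\big)<\infty$.
\item[(F2)] In the indeterminate case $\sum_n|P_n(z)|^2$ converges locally uniformly, the entire functions $\mathcal A,\mathcal B,\mathcal C,\mathcal D$ are real on $\mathbb R$, and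
\begin{equation}\label{eq:BD}
\mathcal B(z)\overline{\mathcal D(z)}-\mathcal D(z)\overline{\mathcal B(z)}=(z-\bar z)\sum_n|P_n(z)|^2 .
\end{equation}
\item[(F3)] In the indeterminate case the solutions $\nu$ of the Hamburger problem correspond bijectively to the Pick functions $\phi$ and the constant $\phi=\infty$ through
\[
\int\frac{d\nu(x)}{x-z}=-\frac{\mathcal A(z)\phi(z)-\mathcal C(z)}{\mathcal B(z)\phi(z)-\mathcal D(z)},\qquad\operatorname{Im}z>0 .
\]
The solutions with constant $\phi\in\mathbb R\cup\{\infty\}$ are called \emph{N-extremal}. They are discrete, and their supports are the zero sets of $\mathcal D$ and of $\mathcal B-t\mathcal D$, $t\in\mathbb R$. The choices $\phi=0$ and $\phi=\infty$ give the transforms $-\mathcal C/\mathcal D$ and $-\mathcal A/\mathcal B$.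
\end{enumerate}

\subsection{The criterion in terms of the rates}
At $x=0$ the recurrence can be solved explicitly. Put
\[
V_n=\sum_{k=0}^{n-1}\frac1{\lambda_k\pi_k},\qquad V_0=0 .
\]

\begin{lemma}\label{lem:criterion}
We have $Q_n(0)=1+\mu_0V_n\ge1$, and the Hamburger problem is indeterminate if and only if
\begin{equation}\label{eq:criterion}
\sum_n\pi_n(1+V_n^2)<\infty .
\end{equation}
\end{lemma}

\begin{proof}
A sequence $(u_n)_{n\ge0}$ satisfies \eqref{eq:P} at $x=0$ for $n\ge1$ if and only if $y_n=(-1)^n\pi_n^{-1/2}u_n$ satisfies $\lambda_n(y_{n+1}-y_n)=\mu_n(y_n-y_{n-1})$ for $n\ge1$. Multiplying by $\pi_n$ shows that this means that $\lambda_n\pi_n(y_{n+1}-y_n)$ is constant in $n\ge0$, that is, $y_n=c_1+c_2V_n$. For $y_n=Q_n(0)$ we have $y_0=1$ and $\lambda_0(y_1-y_0)=\mu_0$, so $c_1=1$ and $c_2=\mu_0$. The sequences $P_n(0)$ and $\tilde P_n(0)$ are linearly independent, because $P_0=1$, $\tilde P_0=0$, $\tilde P_1\ne0$, and so they span the two-dimensional space of solutions. By (F1), indeterminacy means that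 every solution is square summable, that is, $\sum_n\pi_n(c_1+c_2V_n)^2<\infty$ for all $c_1,c_2$.
\end{proof}

\begin{lemma}\label{lem:power}
Assume \textup{(H)}. For every $\varepsilon>0$ there is $C_\varepsilon$ such that for $n\ge1$
\begin{equation}\label{eq:power}
C_\varepsilon^{-1}n^{\alpha-\varepsilon}\le\lambda_n\pi_n\le C_\varepsilon n^{\alpha+\varepsilon},\qquad
C_\varepsilon^{-1}n^{\alpha-\gamma-\varepsilon}\le\pi_n\le C_\varepsilon n^{\alpha-\gamma+\varepsilon}.
\end{equation}
\end{lemma}

\begin{proof}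
Since $\lambda_k\pi_k/(\lambda_{k-1}\pi_{k-1})=\lambda_k/\mu_k$, we have $\log(\lambda_n\pi_n)=\log\lambda_0+\sum_{k=1}^n\log(\lambda_k/\mu_k)$. By (H), $k\log(\lambda_k/\mu_k)\to\alpha$, so all but finitely many terms lie between $(\alpha-\varepsilon)/k$ and $(\alpha+\varepsilon)/k$, and $\sum_{k\le n}1/k=\log n+O(1)$. This gives the first pair of bounds; the second follows on dividing by $\lambda_n\sim an^\gamma$.
\end{proof}

\begin{proposition}\label{prop:range}
Assume \textup{(H)}. The Hamburger problem is indeterminate if $3-\gamma<\alpha<\gamma-1$ and determinate if $\alpha>\gamma-1$ or $\alpha<3-\gamma$. For rates \eqref{eq:poly} with $p\ge1$ and $\alpha=(E-D)/p$, it is indeterminate if and only if $3-p<\alpha<p-1$.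
\end{proposition}

\begin{proof}
Let $3-\gamma<\alpha<\gamma-1$ and $\alpha'=\max(1-\alpha,0)$. By \eqref{eq:power}, $V_n\le C\big(1+\sum_{1\le k<n}k^{-\alpha+\varepsilon}\big)=O(n^{\alpha'+2\varepsilon})$, where the second $\varepsilon$ absorbs the logarithm that appears if $\alpha-\varepsilon=1$. So $\pi_n(1+V_n^2)=O(n^{\alpha-\gamma+2\alpha'+5\varepsilon})$. The number $\alpha-\gamma+2\alpha'$ equals $\alpha-\gamma<-1$ if $\alpha\ge1$ and $2-\alpha-\gamma<-1$ if $\alpha<1$, so \eqref{eq:criterion} holds on taking $\varepsilon$ small. If $\alpha>\gamma-1$, then $\pi_n\ge cn^{\alpha-\gamma-\varepsilon}$ with exponent greater than $-1$ for small $\varepsilon$, and $\sum\pi_n=\infty$. If $\alpha<3-\gamma$, then $\alpha<1$, so for small $\varepsilon$ and large $n$ we have $V_n\ge cn^{1-\alpha-\varepsilon}$ and $\pi_nV_n^2\ge c'n^{2-\alpha-\gamma-3\varepsilon}$; since $2-\alpha-\gamma>-1$, \eqref{eq:criterion} fails.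

For polynomial rates \eqref{eq:polyratio} gives $\log(\lambda_k/\mu_k)=\alpha/k+O(k^{-2})$, hence $\lambda_n\pi_n\sim cn^\alpha$ and $\pi_n\sim cp^{-p}n^{\alpha-p}$ with $c>0$. Then $V_n$ is bounded if $\alpha>1$, $V_n\sim c^{-1}\log n$ if $\alpha=1$, and $V_n\sim n^{1-\alpha}/(c(1-\alpha))$ if $\alpha<1$. So $\pi_n(1+V_n^2)$ is comparable to $n^{\alpha-p}$, $n^{1-p}\log^2n$, $n^{2-\alpha-p}$ in the three cases, and \eqref{eq:criterion} is equivalent to $\alpha<p-1$, $p>2$, $\alpha>3-p$, respectively. Each of these is equivalent to $3-p<\alpha<p-1$ in its case: if $1<\alpha<p-1$, then $p>2$ and $3-p<1<\alpha$; for $\alpha=1$ both inequalities say $p>2$; if $3-p<\alpha<1$, then $p>2$ and $\alpha<1<p-1$.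
\end{proof}

\begin{remark}
Hypothesis (H) alone does not decide the endpoints. Take $\lambda_n=(n+1)^\gamma$, $\mu_0=0$, and define $\mu_n=\lambda_{n-1}\pi_{n-1}/\pi_n$ from $\pi_n=1/(n+1)$ or from $\pi_n=\log^22/((n+1)\log^2(n+2))$. In both cases $\alpha=\gamma-1>1$, so $V_n$ is bounded by \eqref{eq:power}, and \eqref{eq:criterion} fails in the first case and holds in the second.
\end{remark}

\section{The negative axis and the Riccati recursion}\label{sec:neg}

From now on we assume (H) and $3-\gamma<\alpha<\gamma-1$, so \eqref{eq:criterion} holds and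
\[
\mathcal D(z)=z\sum_{n\ge0}\pi_nQ_n(0)Q_n(z).
\]
On the negative axis there is no cancellation, neither in this series nor in the recurrence. For $s>0$ put $q_n=Q_n(-s)$; then $q_{-1}=0$, $q_0=1$, and \eqref{eq:Q} reads
\begin{equation}\label{eq:q}
\lambda_n(q_{n+1}-q_n)=\mu_n(q_n-q_{n-1})+s\,q_n,\qquad n\ge0 .
\end{equation}

\begin{lemma}\label{lem:positive}
For $s>0$ we have $1=q_0<q_1<q_2<\cdots$ and
\begin{equation}\label{eq:Dneg}
|\mathcal D(-s)|=s\sum_n\pi_nQ_n(0)\,q_n>0 .
\end{equation}
All zeros of $\mathcal D$ lie in $[0,\infty)$, the zero at $0$ is simple, and $|\mathcal D(z)|\le|\mathcal D(-|z|)|$ for all $z\in\mathbb C$.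
\end{lemma}

\begin{proof}
If $q_n>0$ and $q_n\ge q_{n-1}$, the right side of \eqref{eq:q} is positive, so $q_{n+1}>q_n$; induction starts at $n=0$. With $Q_n(0)\ge1$ this gives \eqref{eq:Dneg}. If $\mathcal D(z)=0$, the left side of \eqref{eq:BD} vanishes while $\sum_n|P_n(z)|^2\ge1$, so $z$ is real, and $z\ge0$ by \eqref{eq:Dneg}. Also $\mathcal D'(0)=\sum_nP_n(0)^2>0$. The orthogonal polynomial $Q_n$ has $n$ real zeros $x_{n,k}$, and they are positive because $Q_n\ge1$ on $(-\infty,0]$. Hence $|Q_n(z)|=Q_n(0)\prod_k|1-z/x_{n,k}|\le Q_n(0)\prod_k(1+|z|/x_{n,k})=Q_n(-|z|)$. Summing gives the last claim.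
\end{proof}

To estimate $q_n$ we pass to the ratios $r_n=q_{n+1}/q_n>1$, so that $\log q_n=\sum_{k<n}\log r_k$. Dividing \eqref{eq:q} by $\lambda_nq_n$ turns the second-order linear recurrence into a first-order \emph{Riccati recursion},
\begin{equation}\label{eq:riccati}
r_n=1+\frac s{\lambda_n}+\frac{\mu_n}{\lambda_n}\Big(1-\frac1{r_{n-1}}\Big)\quad(n\ge1),\qquad r_0=1+\frac{s+\mu_0}{\lambda_0}.
\end{equation}
Its right side is increasing in $r_{n-1}$, which permits comparison with barriers, and it contracts distances, which makes $r_n$ forget its past. Two examples show what this gives.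

\begin{example}[Constant rates]\label{ex:constant}
Let $\lambda_n=\mu_{n+1}=\lambda$ and $\mu_0=0$. These rates do not satisfy (H), but everything is explicit. Let $\varphi=2\operatorname{arsinh}\big(\frac12\sqrt{s/\lambda}\big)$, so that $2\cosh\varphi-2=s/\lambda$. Then $q_n=\cosh((n+\frac12)\varphi)/\cosh(\varphi/2)$: this sequence satisfies $q_{n+1}+q_{n-1}=2\cosh\varphi\; q_n$, and $q_0=1$, $q_1=2\cosh\varphi-1=1+s/\lambda$. Thus $\log q_n=n\varphi+O(1)$. The same is visible in \eqref{eq:riccati} without a formula for $q_n$. The map $r\mapsto2+s/\lambda-1/r$ has the fixed point $R=e^\varphi>1$, and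
\[
r_n-R=\frac1R-\frac1{r_{n-1}}=\frac{r_{n-1}-R}{R\,r_{n-1}},
\]
so $|r_n-R|\le R^{-n}|r_0-R|$ and $\sum_n|\log r_n-\varphi|<\infty$.
\end{example}

\begin{example}[A quartic model]\label{ex:quartic}
Let $\lambda_n=\mu_n=(n+1)^4$, which satisfies (H) with $\gamma=4$, $a=1$, $\alpha=0$. Here $\pi_n=(n+1)^{-4}$, $V_n=n$, and \eqref{eq:q} is
\[
q_{n+1}-2q_n+q_{n-1}=\frac s{(n+1)^4}\,q_n .
\]
The following description is heuristic; it is the plan of Section~\ref{sec:growth}. The coefficient $s/(n+1)^4$ is of size $1$ when $n$ is of size $\sigma=s^{1/4}$. For $n$ near $y\sigma$ it is close to $y^{-4}$ and changes by $O(1/\sigma)$ per step, while the recursion forgets at a fixed geometric rate. So Example~\ref{ex:constant} should apply with $s/\lambda=y^{-4}$, and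
\[
\log q_n\approx\sum_{k<n}2\operatorname{arsinh}\frac{\sigma^2}{2k^2}\approx\sigma\int_0^{n/\sigma}2\operatorname{arsinh}\frac1{2y^2}\,dy .
\]
This predicts order $\frac14$ and a type given by the integral over $(0,\infty)$. The argument breaks down as $y\to\infty$, where $R\to1$ and the contraction is lost. There the steps are small and the recurrence resembles $q''=sx^{-4}q$, which has the solution $q=xe^{-\sqrt s/x}$ with $q'/q=\sqrt s\,x^{-2}+x^{-1}$. The first term continues the integral above. The second is not summable, but it contributes only $O(\log s)$ up to any power of $s$. Beyond $x=\sqrt s$ the solution is nearly linear, like the solutions $c_1+c_2V_n$ at $s=0$, and growth of this kind is absorbed by \eqref{eq:criterion}.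
\end{example}

\section{Growth on the negative axis}\label{sec:growth}

\begin{proposition}\label{prop:key}
Assume \textup{(H)} and $3-\gamma<\alpha<\gamma-1$. Then
\[
\lim_{s\to\infty}s^{-1/\gamma}\log|\mathcal D(-s)|=L .
\]
\end{proposition}

Write $\sigma=s^{1/\gamma}$ and $t_n=r_n-1>0$. Fix $C_0\ge1$ with $\lambda_n\ge C_0^{-1}(n+1)^\gamma$ and $\mu_n\le C_0\lambda_n$ for all $n\ge0$. Dropping $-1/r_{n-1}$ in \eqref{eq:riccati} gives the crude bounds
\begin{equation}\label{eq:crude}
t_n\le C_0\big(1+s(n+1)^{-\gamma}\big),\qquad r_n\le(1+C_0)\big(1+s(n+1)^{-\gamma}\big),\qquad n\ge0 .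
\end{equation}
Fix $0<\delta<1$, $M\ge2$ and $K>2/(\gamma-2)$, and put
\[
N=\lceil\delta\sigma\rceil,\qquad N'=\lceil M\sigma\rceil,\qquad m=\lceil s^K\rceil .
\]
Since $K>1/\gamma$, we have $N<N'<m$ for large $s$. These indices cut $n$ into four ranges. The main term comes from $N\le n<N'$; the others contribute an amount that is small compared with $\sigma$ when $\delta$ is small and $M$ is large. The letter $C$ denotes constants that depend on the rates and on $K$ but not on $s,n,\delta,M$.

\subsection{The initial range}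
For $n<\delta\sigma$ the hypothesis (H) gives no precise information on the first rates, but there are few such $n$, and the crude bound has only a logarithmic, hence integrable, singularity.

\begin{lemma}\label{lem:initial}
$\limsup_{s\to\infty}\sigma^{-1}\log q_N\le\omega(\delta):=\delta\log(1+C_0)+\int_0^\delta\log(1+v^{-\gamma})\,dv$, and $\omega(\delta)\to0$ as $\delta\to0$.
\end{lemma}

\begin{proof}
By \eqref{eq:crude}, and since $u\mapsto\log(1+su^{-\gamma})$ is decreasing,
\[
\log q_N\le N\log(1+C_0)+\int_0^N\log(1+su^{-\gamma})\,du=N\log(1+C_0)+\sigma\int_0^{N/\sigma}\log(1+v^{-\gamma})\,dv .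
\]
Now $N/\sigma\to\delta$, and $\log(1+v^{-\gamma})$ is integrable at $0$.
\end{proof}

\subsection{The main range}
Here we compare $r_n$ with the fixed point of Example~\ref{ex:constant} for the frozen value $\lambda=an^\gamma$. Let
\[
\Phi(y)=2\operatorname{arsinh}\Big(\frac{y^{-\gamma/2}}{2\sqrt a}\Big),\qquad R(y)=e^{\Phi(y)},\qquad y>0 .
\]
The function $R$ is continuous, decreasing and greater than $1$, and $R+R^{-1}-2=4\sinh^2(\Phi/2)=1/(ay^\gamma)$.

\begin{lemma}\label{lem:main}
$\displaystyle\lim_{s\to\infty}\sigma^{-1}\sum_{n=N}^{N'-1}\log r_n=\int_\delta^M\Phi(y)\,dy$.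
\end{lemma}

\begin{proof}
Let $\sigma\ge1$, $R_n=R(n/\sigma)$ and $\xi_n=r_n-R_n$. For $N\le n\le N'$ the point $n/\sigma$ lies in $[\delta,M+1]$. The equation for $R$ at $y=n/\sigma$ reads $R_n=1+\frac s{an^\gamma}+\big(1-\frac1{R_n}\big)$. Subtracting it from \eqref{eq:riccati} gives, for $N<n\le N'$,
\[
\xi_n=\Big(\frac s{\lambda_n}-\frac s{an^\gamma}\Big)+\Big(\frac{\mu_n}{\lambda_n}-1\Big)\Big(1-\frac1{r_{n-1}}\Big)+\Big(\frac1{R_n}-\frac1{R_{n-1}}\Big)+\Big(\frac1{R_{n-1}}-\frac1{r_{n-1}}\Big).
\]
The first three terms are the price of freezing. Since $s/n^\gamma\le\delta^{-\gamma}$, the first is at most $a^{-1}\delta^{-\gamma}\sup_{k\ge\delta\sigma}|ak^\gamma/\lambda_k-1|$ in modulus. The second is at most $\sup_{k\ge\delta\sigma}|\mu_k/\lambda_k-1|$. The third is at most the oscillation of $1/R$ over subintervals of $[\delta,M+1]$ of length $1/\sigma$. By (H) and uniform continuity, the sum $\eta_s$ of these three bounds tends to $0$ as $s\to\infty$. The fourth term is the contraction: it equals $\xi_{n-1}/(R_{n-1}r_{n-1})$,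 of modulus at most $\kappa|\xi_{n-1}|$ with $\kappa=1/R(M+1)<1$. So $|\xi_n|\le\eta_s+\kappa|\xi_{n-1}|$, and $S=\sum_{n=N}^{N'-1}|\xi_n|$ satisfies $S\le|\xi_N|+(N'-N)\eta_s+\kappa S$. By \eqref{eq:crude}, $|\xi_N|\le(1+C_0)(1+\delta^{-\gamma})+R(\delta)$. Therefore
\[
S\le\frac{|\xi_N|+(N'-N)\eta_s}{1-\kappa}=o(\sigma).
\]
Since $r_n,R_n\ge1$, we have $|\log r_n-\Phi(n/\sigma)|\le|\xi_n|$, and $\sigma^{-1}\sum_{n=N}^{N'-1}\Phi(n/\sigma)$ is a Riemann sum of mesh $1/\sigma$ that tends to $\int_\delta^M\Phi$.
\end{proof}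

Only $\lambda_n\sim an^\gamma$ and $\mu_n/\lambda_n\to1$ were used. This is why $L$ does not depend on $\alpha$.

\subsection{The far range}
The constant $\kappa$ tends to $1$ as $M\to\infty$, so the last proof does not extend beyond $N'$. An upper bound suffices there, and the monotonicity of \eqref{eq:riccati} yields one from a supersolution. Its shape is that of $q'/q$ in Example~\ref{ex:quartic}.

\begin{lemma}\label{lem:barrier}
There are $\Lambda,\beta,s_0>0$, depending only on the rates, such that for $s\ge s_0$ and $n\ge\lceil\sigma\rceil$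
\[
t_n\le T_n:=\Lambda\sqrt s\,n^{-\gamma/2}+\frac\beta n .
\]
Consequently $\sum_{n=N'}^{m-1}\log r_n\le CM^{1-\gamma/2}\sigma+O(\log s)$ as $s\to\infty$.
\end{lemma}

\begin{proof}
Let $b=|\alpha|+1$. By (H) there is $n_1$ with $\mu_n/\lambda_n\le1+b/n$ for $n\ge n_1$. Put $\beta=2^{\gamma/2}(\gamma+b)$, choose $\Lambda$ with $\Lambda\ge2^{1+\gamma/2}C_0$ and $\Lambda^2\ge C_0(1+\Lambda+\beta)$, and choose $s_0$ so that $\sigma\ge\max(n_1,2)$ for $s\ge s_0$. We use induction on $n$.

For $n=\lceil\sigma\rceil$ we have $\sigma\le n\le2\sigma$, so \eqref{eq:crude} gives $t_n\le2C_0\le2^{-\gamma/2}\Lambda\le\Lambda(\sigma/n)^{\gamma/2}\le T_n$.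

Let $n>\lceil\sigma\rceil$ and $t_{n-1}\le T_{n-1}$. In terms of $t_n$, \eqref{eq:riccati} reads $t_n=\frac s{\lambda_n}+\frac{\mu_n}{\lambda_n}\frac{t_{n-1}}{1+t_{n-1}}$, and $t/(1+t)$ is increasing. So $t_n\le T_n$ follows from $T_n(1+T_{n-1})\ge\frac s{\lambda_n}(1+T_{n-1})+(1+\frac bn)T_{n-1}$. Since $T_nT_{n-1}\ge T_n^2$, it is enough to prove
\begin{equation}\label{eq:barrier}
T_n^2\ge(T_{n-1}-T_n)+\frac bn\,T_{n-1}+\frac s{\lambda_n}(1+T_{n-1}).
\end{equation}
The term $\beta/n$ in $T_n$ will pay for the first two terms on the right, the term with $\Lambda$ for the third. Since $n/(n-1)\le2$ and $\gamma/2>1$, we have $T_{n-1}\le2^{\gamma/2}T_n$. The function $T(x)=\Lambda\sqrt s\,x^{-\gamma/2}+\beta/x$ satisfies $|T'(x)|\le\frac\gamma2T(x)/x$, so the mean value theorem gives $T_{n-1}-T_n\le\frac{\gamma/2}{n-1}T_{n-1}\le\frac\gamma n2^{\gamma/2}T_n$. The first two terms thus sum to at most $2^{\gamma/2}(\gamma+b)T_n/n=\beta T_n/n$. Since $n-1\ge\sigma\ge1$, we have $T_{n-1}\le\Lambda+\beta$, and the third term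 is at most $C_0sn^{-\gamma}(1+\Lambda+\beta)\le\Lambda^2sn^{-\gamma}$. Finally $T_n^2-\beta T_n/n=\Lambda\sqrt s\,n^{-\gamma/2}T_n\ge\Lambda^2sn^{-\gamma}$, which proves \eqref{eq:barrier}.

For the consequence, $N'\ge\lceil\sigma\rceil$, $N'-1\ge M\sigma/2$ and $\log r_n\le t_n$ give
\[
\sum_{n=N'}^{m-1}\log r_n\le\Lambda\sigma^{\gamma/2}\int_{M\sigma/2}^\infty x^{-\gamma/2}\,dx+\beta(1+\log m)=\frac{\Lambda(M/2)^{1-\gamma/2}}{\gamma/2-1}\,\sigma+O(\log s).\qedhere
\]
\end{proof}

\subsection{The tail}
The barrier cannot be summed to infinity because of $\beta/n$, and it ignores the weights $\pi_n$. For $n\ge m$ we return to the linear recurrence and treat $s$ as a perturbation of $s=0$. The quantity that is constant at $s=0$ (proof of Lemma~\ref{lem:criterion}) is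
\[
\Delta_n=\lambda_n\pi_n(q_{n+1}-q_n)>0,
\]
and we show that it stays bounded by $q_m$ times a power of $s$.

\begin{lemma}\label{lem:tail}
$\log\sum_n\pi_nQ_n(0)q_n\le\log q_m+O(\log s)$ as $s\to\infty$.
\end{lemma}

\begin{proof}
Multiplying \eqref{eq:q} by $\pi_n$ gives $\Delta_n=\Delta_{n-1}+s\pi_nq_n$ for $n\ge1$, so $\Delta_n$ increases. For $k>m$ put $V_k^m=\sum_{j=m}^{k-1}1/(\lambda_j\pi_j)\le V_k$. Then
\begin{equation}\label{eq:qk}
q_k=q_m+\sum_{j=m}^{k-1}\frac{\Delta_j}{\lambda_j\pi_j}\le q_m+\Delta_{k-1}V_k^m .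
\end{equation}
Inserting this into $\Delta_n=\Delta_m+s\sum_{k=m+1}^n\pi_kq_k$ and using $\Delta_{k-1}\le\Delta_n$, we get for $n\ge m$
\[
\Delta_n\le\Delta_m+sq_m\sum_k\pi_k+sW_m\Delta_n,\qquad W_m=\sum_{k>m}\pi_kV_k^m=\sum_{j\ge m}\frac1{\lambda_j\pi_j}\sum_{k>j}\pi_k .
\]
Choose $\varepsilon>0$ with $\varepsilon<\gamma-1-\alpha$ and $2\varepsilon\le(\gamma-2)/2$. By \eqref{eq:power}, $\sum_{k>j}\pi_k\le Cj^{\alpha-\gamma+1+\varepsilon}$ and $1/(\lambda_j\pi_j)\le Cj^{-\alpha+\varepsilon}$. In the product $\alpha$ cancels: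
\[
W_m\le C\sum_{j\ge m}j^{1-\gamma+2\varepsilon}\le Cm^{2-\gamma+2\varepsilon}\le Cm^{-(\gamma-2)/2}\le Cs^{-K(\gamma-2)/2}.
\]
Since $K(\gamma-2)/2>1$, we have $sW_m\le\frac12$ for large $s$, and then $\Delta_n\le2\Delta_m+2sq_m\sum_k\pi_k$ for all $n\ge m$. Now $\Delta_m=\lambda_m\pi_mt_mq_m$, where $t_m\le2C_0$ by \eqref{eq:crude}, $\pi_m\le\sum_k\pi_k<\infty$ and $\lambda_m\le Cm^\gamma\le Cs^{K\gamma}$. As $K\gamma>1$, this gives $\Delta_n\le Cs^{K\gamma}q_m$ for $n\ge m$. By \eqref{eq:qk}, $q_n\le Cs^{K\gamma}q_m(1+V_n)$ for $n>m$, and this also holds for $n\le m$, where $q_n\le q_m$. Hence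
\[
\sum_n\pi_nQ_n(0)q_n\le Cs^{K\gamma}q_m\sum_n\pi_n(1+\mu_0V_n)(1+V_n),
\]
and the last series converges by \eqref{eq:criterion}.
\end{proof}

The two bounds on $\alpha$ enter the proof of Proposition~\ref{prop:key} only in this lemma and in the existence of $\mathcal D$: $\alpha<\gamma-1$ makes $\sum\pi_k$ converge, and $\alpha>3-\gamma$ is needed for \eqref{eq:criterion}.

\subsection{The limit and its value}

\begin{proof}[Proof of Proposition~\ref{prop:key}]
Since $\log q_m=\log q_N+\sum_{n=N}^{N'-1}\log r_n+\sum_{n=N'}^{m-1}\log r_n$, formula \eqref{eq:Dneg} and Lemmas~\ref{lem:initial}--\ref{lem:tail} give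
\[
\limsup_{s\to\infty}\sigma^{-1}\log|\mathcal D(-s)|\le\omega(\delta)+\int_\delta^M\Phi\,dy+CM^{1-\gamma/2}.
\]
For the lower bound one term of the positive series \eqref{eq:Dneg} is enough. Since $Q_{N'}(0)\ge1$ and $q_N\ge1$, we have $|\mathcal D(-s)|\ge s\pi_{N'}\prod_{n=N}^{N'-1}r_n$, and $\log\pi_{N'}=O(\log s)$ by \eqref{eq:power}. So Lemma~\ref{lem:main} gives $\liminf\sigma^{-1}\log|\mathcal D(-s)|\ge\int_\delta^M\Phi\,dy$. Letting $\delta\to0$ and $M\to\infty$, we find that the limit exists and equals $\int_0^\infty\Phi\,dy$. This integral converges because $\Phi(y)=O(\log(1/y))$ at $0$ and $\Phi(y)\sim a^{-1/2}y^{-\gamma/2}$ at $\infty$; the latter is integrable exactly when $\gamma>2$.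

To evaluate it, substitute $y=a^{-1/\gamma}v$, so that the integrand becomes $\Psi(v)=2\operatorname{arsinh}(v^{-\gamma/2}/2)$, and integrate by parts. The boundary terms vanish since $v\Psi(v)\to0$ at $0$ and at $\infty$, and
\[
-v\Psi'(v)=\frac\gamma2\,\frac{v^{-\gamma/2}}{\sqrt{1+v^{-\gamma}/4}}=\frac\gamma2\,\frac1{\sqrt{v^\gamma+1/4}} .
\]
With $v=4^{-1/\gamma}w$ and then $x=w^\gamma$,
\[
a^{1/\gamma}\int_0^\infty\Phi\,dy=\gamma\,4^{-1/\gamma}\int_0^\infty\frac{dw}{\sqrt{1+w^\gamma}}=4^{-1/\gamma}\int_0^\infty\frac{x^{1/\gamma-1}}{\sqrt{1+x}}\,dx=4^{-1/\gamma}\,\frac{\Gamma(\frac1\gamma)\Gamma(\frac12-\frac1\gamma)}{\sqrt\pi}.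
\]
The duplication formula $\Gamma(2z)=2^{2z-1}\pi^{-1/2}\Gamma(z)\Gamma(z+\frac12)$ at $z=\frac12-\frac1\gamma$ gives $4^{-1/\gamma}\pi^{-1/2}\Gamma(\frac12-\frac1\gamma)=\Gamma(1-\frac2\gamma)/\Gamma(1-\frac1\gamma)$. So the right side is $\mathrm B(\frac1\gamma,1-\frac2\gamma)$, and $\int_0^\infty\Phi\,dy=L$.
\end{proof}

\section{From one ray to the indicator}\label{sec:indicator}

The step from the negative axis to all directions concerns products only. We rescale the logarithm of the product to obtain a family of analytic functions on the slit plane, known to converge on a ray. Three textbook theorems are used. \emph{Vitali}: a locally uniformly bounded sequence of analytic functions on a domain that converges on a set with an accumulation point in the domain converges locally uniformly. \emph{Phragm\'en--Lindel\"of}: if $G$ is analytic in $\operatorname{Re}\zeta>0$, continuous in $\operatorname{Re}\zeta\ge0$, bounded on the imaginary axis, and $|G(\zeta)|\le C\exp(C|\zeta|^{\eta})$ with $\eta<1$, then $G$ is bounded.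 \emph{Hadamard}: an entire function $g$ of order less than $1$ with $g(0)=1$ equals $\prod_k(1-w/w_k)$, the product over its zeros, and $\sum_k1/|w_k|<\infty$.

\begin{lemma}\label{lem:product}
Let $x_k>0$, $\sum_k1/x_k<\infty$, $g(w)=\prod_k(1+w/x_k)$, and suppose that $s^{-\rho}\log g(s)\to L$ as $s\to+\infty$, where $0<\rho<\frac12$ and $0<L<\infty$. Then
\begin{enumerate}
\item[\textup{(a)}] $r^{-\rho}\log|g(re^{i\varphi})|\to L\cos(\rho\varphi)$ as $r\to\infty$, uniformly on compact subsets of $-\pi<\varphi<\pi$;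
\item[\textup{(b)}] $\limsup_{r\to\infty}r^{-\rho}\log|g(-r)|=L\cos(\pi\rho)$.
\end{enumerate}
\end{lemma}

\begin{proof}
By assumption and continuity there is $c$ with $0\le\log g(x)\le c(1+x^\rho)$ for $x\ge0$.

(a) Let $\Omega=\mathbb C\setminus(-\infty,0]$, let $\operatorname{Log}$ be the principal logarithm, and for $s\ge1$ put
\[
f_s(w)=s^{-\rho}\sum_k\operatorname{Log}\Big(1+\frac{sw}{x_k}\Big),\qquad w\in\Omega .
\]
The series converges locally uniformly, so $f_s$ is analytic, and $\operatorname{Re}f_s(w)=s^{-\rho}\log|g(sw)|$. Because all zeros lie on one ray, $f_s$ is controlled by its values on the opposite ray. Indeed, for $\psi<\pi$ the quotient $|\operatorname{Log}(1+\zeta)|/\log(1+|\zeta|)$ is continuous on the sector $|\arg\zeta|\le\psi$, $\zeta\ne0$, and tends to $1$ as $\zeta\to0$ and as $\zeta\to\infty$, so it is bounded by some $C_\psi$. All points $sw/x_k$ have the argument of $w$, hence for $|\arg w|\le\psi$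
\[
|f_s(w)|\le C_\psi\,s^{-\rho}\log g(s|w|)\le cC_\psi(1+|w|^\rho).
\]
So $(f_s)_{s\ge1}$ is locally uniformly bounded in $\Omega$. For $w>0$ we have $f_s(w)=w^\rho(sw)^{-\rho}\log g(sw)\to Lw^\rho$; this is where a limit, and not only an upper limit, is needed. By Vitali's theorem along every sequence $s\to\infty$ and the identity theorem, $f_s(w)\to Lw^\rho$ (principal branch) locally uniformly in $\Omega$. Take real parts at $w=e^{i\varphi}$.

(b) On the ray of the zeros no limit exists, and we bound the upper limit $h_0$ from both sides. For $x>0$ and $0<\varphi<\pi$ we have $|1+re^{i\varphi}/x|^2=1+2(r/x)\cos\varphi+(r/x)^2\ge(1-r/x)^2$. So $|g(-r)|\le|g(re^{i\varphi})|$, and (a) gives $h_0\le L\cos(\rho\varphi)$. Let $\varphi\to\pi$.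

Suppose $h_0<L\cos(\pi\rho)$. Since $\cos(\pi\rho)>0$, there is $k_0\in(0,L)$ with $h_0<k_0\cos(\pi\rho)$. Let $G(\zeta)=g(\zeta^2)\exp(-k_0\zeta^{2\rho})$ for $\operatorname{Re}\zeta\ge0$. On the imaginary axis $|G(\pm iy)|=|g(-y^2)|\exp(-k_0\cos(\pi\rho)y^{2\rho})$, which is bounded by the choice of $k_0$. Moreover $|G(\zeta)|\le g(|\zeta|^2)\exp(k_0|\zeta|^{2\rho})\le\exp\big(c+(c+k_0)|\zeta|^{2\rho}\big)$ with $2\rho<1$. By the Phragm\'en--Lindel\"of theorem $G$ is bounded. At $\zeta=\sqrt s$ this gives $\log g(s)\le k_0s^\rho+O(1)$, which contradicts $k_0<L$.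
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:general}\textup{(i)} and of \textup{(ii)} for $\mathcal D$]
By Lemma~\ref{lem:positive}, $\max_{|z|=r}|\mathcal D(z)|=|\mathcal D(-r)|$, so Proposition~\ref{prop:key} shows that $\mathcal D$ has order $\rho=1/\gamma<\frac12$ and type $L$. Its zeros are $0$, which is simple, and numbers $x_k>0$. By Hadamard's theorem
\begin{equation}\label{eq:g}
g(w):=\frac{\mathcal D(-w)}{-\mathcal D'(0)\,w}=\prod_k\Big(1+\frac w{x_k}\Big).
\end{equation}
With $\varphi=\theta-\pi$ we have $\log|\mathcal D(re^{i\theta})|=\log|g(re^{i\varphi})|+\log(\mathcal D'(0)r)$, and the last term is $o(r^\rho)$. So $g$ satisfies the hypothesis of Lemma~\ref{lem:product} by Proposition~\ref{prop:key}. Part (a) is the limit in (ii) for $\mathcal D$ and gives its indicator on $0<\theta<2\pi$; part (b) gives $h(0)=h(2\pi)=L\cos(\pi\rho)$. Since the four Nevanlinna functions have common order, type and indicator \cite{BergPedersen}, (i) follows.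
\end{proof}

This proves Theorem~\ref{thm:valent}, and together with Proposition~\ref{prop:range} it proves Corollary~\ref{cor:class} and the statements on determinacy and indeterminacy in Theorem~\ref{thm:general}.

\section{The functions $\mathcal A,\mathcal B,\mathcal C$ and the mass points}\label{sec:rest}

The other three functions differ from $\mathcal D$ by factors that are Pick functions, and these are of polynomial size away from the real axis.

\begin{lemma}\label{lem:pick}
If $\phi\not\equiv0$ is a Pick function, there are $c_1,c_2>0$ such that for $\operatorname{Im}z>0$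
\[
\frac{c_1\operatorname{Im}z}{(1+|z|)^2}\le|\phi(z)|\le\frac{c_2(1+|z|)^2}{\operatorname{Im}z}.
\]
\end{lemma}

\begin{proof}
The Nevanlinna representation states that $\phi(z)=uz+v+\int\frac{1+xz}{x-z}\,d\nu(x)$ with $u\ge0$, $v\in\mathbb R$ and a finite positive measure $\nu$ on $\mathbb R$. Since $\frac{1+xz}{x-z}=z+\frac{1+z^2}{x-z}$ and $|x-z|\ge\operatorname{Im}z$, we get $|\phi(z)|\le C(1+|z|)+C(1+|z|^2)/\operatorname{Im}z$, and the upper bound follows from $\operatorname{Im}z\le1+|z|$. Either $\phi$ is a nonzero real constant or $\operatorname{Im}\phi>0$ everywhere, by the minimum principle for harmonic functions. In both cases $-1/\phi$ is a Pick function, and its upper bound is the lower bound for $\phi$.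
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:general}\textup{(ii)} for $\mathcal A,\mathcal B,\mathcal C$]
Dividing \eqref{eq:BD} by $|\mathcal D(z)|^2$ gives
\begin{equation}\label{eq:ImBD}
\operatorname{Im}\frac{\mathcal B(z)}{\mathcal D(z)}=\frac{\operatorname{Im}z}{|\mathcal D(z)|^2}\sum_n|P_n(z)|^2,\qquad z\notin\mathbb R,
\end{equation}
so $\mathcal B/\mathcal D$ is a Pick function with positive imaginary part. By (F3), $-\mathcal C/\mathcal D$ and $-\mathcal A/\mathcal B$ have the form $\int d\nu(x)/(x-z)$ with a probability measure $\nu$, and $\operatorname{Im}\frac1{x-z}>0$ for $\operatorname{Im}z>0$, so they are nonzero Pick functions too. If $\theta$ ranges over a compact subset of $(0,\pi)$, then $\operatorname{Im}z\ge c|z|$ for $z=re^{i\theta}$, and Lemma~\ref{lem:pick} shows that $\log|\mathcal B/\mathcal D|$, $\log|\mathcal C/\mathcal D|$ and $\log|\mathcal A/\mathcal B|$ are $O(\log r)$ uniformly in $\theta$. So the limit for $\mathcal D$ passes to $\mathcal B$, $\mathcal C$ and $\mathcal A$. The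 four functions are real on $\mathbb R$ and $\cos(\rho(\theta-\pi))$ is invariant under $\theta\mapsto2\pi-\theta$, so conjugation gives the result on $(\pi,2\pi)$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:general}\textup{(iii)}]
We use the Tauberian theorem of Valiron \cite{Valiron} and Titchmarsh \cite{Titchmarsh}: if $g(w)=\prod_k(1+w/x_k)$ with $x_k>0$, $0<\rho<1$, $c>0$, and $\log g(r)\sim\frac{\pi c}{\sin\pi\rho}\,r^\rho$ as $r\to+\infty$, then $\#\{k:x_k\le r\}\sim c\,r^\rho$. For the product \eqref{eq:g}, Proposition~\ref{prop:key} gives $c=\pi^{-1}L\sin(\pi\rho)$.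

It remains to see that the zeros of $\mathcal D$ are simple, so that this counts points of the support, and to pass to $\mathcal B-t\mathcal D$ with $t\in\mathbb R$; by (F3) this covers all N-extremal solutions. Put $z=x+iy$ in \eqref{eq:BD}, divide by $2iy$ and let $y\to0$. Since $\mathcal B$ and $\mathcal D$ are real on $\mathbb R$, this gives
\[
\mathcal B'(x)\mathcal D(x)-\mathcal B(x)\mathcal D'(x)=\sum_nP_n(x)^2>0,\qquad x\in\mathbb R .
\]
At a zero of $\mathcal D$ this forces $\mathcal D'\ne0$ and $\mathcal B\ne0$. So the zeros $0=x_0<x_1<\cdots$ of $\mathcal D$ are simple, they are poles of $\mathcal B/\mathcal D$, and they are not zeros of $\mathcal B-t\mathcal D$. Off these points $(\mathcal B/\mathcal D)'>0$. Hence $\mathcal B/\mathcal D$ increases strictly from $-\infty$ to $+\infty$ on each interval $(x_j,x_{j+1})$ and takes the value $t$ there exactly once; on $(-\infty,0)$ it takes the value $t$ at most once; and by \eqref{eq:ImBD} it does not take it off the real axis. If $x_j\le r<x_{j+1}$, then $\mathcal D$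 has $j+1$ zeros in $(-\infty,r]$, while $\mathcal B-t\mathcal D$ has $j$ zeros in $(0,x_j)$, at most one in $(-\infty,0)$ and at most one in $(x_j,r]$. The two counts differ by at most $1$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Akhiezer} Akhiezer, \emph{The Classical Moment Problem}.

\bibitem{BergPedersen} Berg and Pedersen, Ark. Mat. \textbf{32} (1994).

\bibitem{BergSzwarc} Berg and Szwarc, 2017.

\bibitem{Bochkov} Bochkov, 2019.

\bibitem{Romanov} Romanov, 2017.

\bibitem{Titchmarsh} Titchmarsh, 1927.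

\bibitem{Valent} Valent, 1999.

\bibitem{Valiron} Valiron, 1914.

\end{thebibliography}
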